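\title{Quaternionic Sylvester--Gallai configurations are planar}

\begin{abstract}
A finite set of points in a projective space is an SG-configuration if the line through any two of its points contains a third. We prove that every SG-configuration in a quaternionic projective space lies in a plane; in particular none spans $\mathbb{P}^3(\mathbb{H})$. More precisely, $n$ points spanning $\mathbb{P}^d(\mathbb{H})$, $d\ge 2$, determine at least $\binom n2-\binom{n-d+2}{2}$ lines that contain exactly two of the points, and we describe the case of equality. The proof assembles the linear relations among collinear triples into a matrix, rescales it so that all columns have nearly the same norm, and bounds its rank from below by comparing a trace with a Frobenius norm. When no such rescaling exists, some subset is unusually dense, and an induction takes over.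
\end{abstract}

\section{The question and the answer}

Let $\mathbb{H}$ be the quaternions and $\mathbb{P}^N(\mathbb{H})$ the quaternionic projective space of dimension $N$. Lines and planes are its projective subspaces of dimension $1$ and $2$. A finite set of points is called an \emph{SG-configuration} if the line through any two of its points contains a third point of the set. For a finite set $S$, call a line \emph{ordinary} if it contains exactly two points of $S$; an SG-configuration is a set without ordinary lines. We say that a set lies in a plane, or is \emph{planar}, if the subspace that it spans has dimension at most $2$.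

How large can the dimension spanned by an SG-configuration be? The answer depends on the coordinates. Over a finite field with $q$ elements the set of all points of a projective space is an SG-configuration, because every line has $q+1\ge 3$ points, so there is no bound at all. Over $\mathbb{H}$, three or more points on a line form a trivial SG-configuration, and roots of unity, or any finite group of at least three quaternions, produce configurations that span a plane.

\begin{example}\label{ex:group}
Let $G$ be a finite subgroup of $\mathbb{H}\setminus\{0\}$ with $q=|G|\ge 3$, for instance the group of complex $q$-th roots of unity, or the quaternion group $\{\pm1,\pm \mathbf i,\pm \mathbf j,\pm \mathbf k\}$. Points are left lines $[v]=\mathbb{H}v$ in the space of row vectors, with standard basis $e_1,e_2,e_3$. The $3q$ points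
\[
[e_1-ge_2],\qquad [e_2-ge_3],\qquad [e_1-ge_3]\qquad (g\in G)
\]
form an SG-configuration spanning $\mathbb{P}^2(\mathbb{H})$. Two points of the same type lie on a line containing $q\ge 3$ of the points. For two points of different types, the identity
\begin{equation}\label{eq:mixed}
(e_1-ge_2)+g(e_2-he_3)-(e_1-gh\,e_3)=0
\end{equation}
shows that the points with parameters $g,h,gh$ of the three types are collinear, and any two of the elements $g,h,gh$ of $G$ determine the third. The points span the plane because $e_1-ge_2$ and $e_1-g'e_2$ with $g\ne g'$ span $e_1$ and $e_2$, and then $e_2-ge_3$ yields $e_3$.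
\end{example}

The obvious extension to four coordinates fails. The line through $[e_1-ge_2]$ and $[e_3-he_4]$ contains no third point $[e_a-g'e_b]$, since every other point of this line has four nonzero coordinates. Of course this does not exclude cleverer constructions. The following theorem of Elkies, Pretorius and Swanepoel bounds the dimension, but leaves room for one dimension more than Example~\ref{ex:group} uses.

\begin{theorem}[\cite{EPS}]
Let $\mathcal P$ be a finite set of points in $\mathbb{P}^n(\mathbb{H})$, $n\ge 3$. Then either $\mathcal P$ is contained in a subspace $\mathbb{P}^3(\mathbb{H})\subset\mathbb{P}^n(\mathbb{H})$, or some line passes through exactly two points of $\mathcal P$.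
\end{theorem}

Is this sharp? The following problem is posed in \cite{Book}: does there exist an SG-configuration in $\mathbb{P}^3(\mathbb{H})$ that is not contained in a plane? We show that the answer is no, and we do not use the theorem above.

\begin{theorem}\label{thm:A}
Every SG-configuration in a quaternionic projective space lies in a plane. In particular, no SG-configuration spans $\mathbb{P}^3(\mathbb{H})$. Moreover, a non-collinear SG-configuration has at least $9$ points.
\end{theorem}

Example~\ref{ex:group} shows that ``plane'' cannot be improved, and with $q=3$ that the bound $9$ is attained.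

If a set is not coplanar, how many ordinary lines must it have? Let $t_2(S)$ be their number. One cheap way to obtain few is to take an SG-configuration of $m$ points that spans a plane and to add points one at a time, each outside the span of the previous ones. All lines from a new point to the old points are ordinary and remain so. After $d-2$ steps we have $n=m+d-2$ points spanning dimension $d$, and $m+(m+1)+\dots+(n-1)=\binom n2-\binom m2$ ordinary lines. This is optimal.

\begin{theorem}\label{thm:B}
Let $S$ be a set of $n$ points spanning $\mathbb{P}^d(\mathbb{H})$, $d\ge 2$. Then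
\[
t_2(S)\ \ge\ \binom n2-\binom{n-d+2}{2}=\frac{(d-2)(2n-d+1)}{2}.
\]
Equality holds if and only if $S$ is the union of a planar SG-configuration of $n-d+2$ points and $d-2$ further points. In particular, $n$ points spanning $\mathbb{P}^3(\mathbb{H})$ determine at least $n-1$ ordinary lines, with equality if and only if they form a planar SG-configuration together with one point outside its plane.
\end{theorem}

By Example~\ref{ex:group}, equality occurs for every $d\ge 2$ whenever $n-d+2\in\{9,12,15,\dots\}$.

The method is the matrix-scaling and rank technique for ``design matrices'' of \cite{BDWY,DSW}, carried out over $\mathbb{H}$ with weights that make the constant just good enough. Everything needed is proved below. Section~\ref{sec:nine} shows the main idea on nine points, Section~\ref{sec:rank} proves the general rank inequality, Section~\ref{sec:A} deduces Theorem~\ref{thm:A}, and Section~\ref{sec:B} proves Theorem~\ref{thm:B}.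

\section{The idea on nine points}\label{sec:nine}

\subsection{Rank over the quaternions}
A projective subspace of dimension $d$ in $\mathbb{P}^N(\mathbb{H})$ is a left subspace of dimension $d+1$ of the space of row vectors $\mathbb{H}^{N+1}$. Matrices, on the other hand, act on \emph{columns} from the left: $u\mapsto Bu$ is linear for right scalar multiplication. Let $\operatorname{rank}B$ be the right dimension of the image of this map, which is the right span of the columns of $B$. If $B$ has $n$ columns, its kernel has right dimension $n-\operatorname{rank}B$. Multiplying $B$ on either side by an invertible matrix does not change the rank.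

The rank is also the left dimension of the span of the rows. Indeed, if this dimension is $r$ and the $r$ rows of $R$ form a basis of the row span, then $B=YR$ for a matrix $Y$ with $r$ columns. So the columns of $B$ lie in the right span of the $r$ columns of $Y$, whence $\operatorname{rank}B\le r$. The opposite inequality follows in the same way, writing $B=CY'$ with the columns of $C$ a basis of the column span.

Consequently, \emph{if $X$ is a matrix with $n$ rows whose left span has dimension $r$, and $AX=0$, then}
\begin{equation}\label{eq:upper}
\operatorname{rank}A\le n-r ,
\end{equation}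
because the kernel of $A$ contains the right span of the columns of $X$, of dimension $r$.

The complementary lower bound compares a trace with a Frobenius norm. Write $B^*$ for the conjugate transpose of $B$.

\begin{lemma}\label{lem:trace}
Let $B$ be a quaternionic matrix and $M=B^*B$. Then the diagonal entries of $M$ are real and
\[
\Bigl(\sum_i M_{ii}\Bigr)^2\le \operatorname{rank}B\cdot\sum_{i,j}|M_{ij}|^2 .
\]
\end{lemma}

\begin{proof}
We have $M_{ii}=\sum_k|B_{ki}|^2$. To use real eigenvalues, let $L(q)\in M_4(\mathbb{R})$ be the matrix of left multiplication by $q$ on $\mathbb{H}=\mathbb{R}^4$ in the basis $1,\mathbf i,\mathbf j,\mathbf k$. Then $L$ is a ring homomorphism with $L(\bar q)=L(q)^{\mathsf T}$ and $\operatorname{tr}L(q)=4\operatorname{Re}q$. The squared Frobenius norm of $L(q)$ is $\operatorname{tr}\bigl(L(q)^{\mathsf T}L(q)\bigr)=\operatorname{tr}L(|q|^2)=4|q|^2$. Apply $L$ to every entry of a matrix. If $B$ has $n$ columns, then $L(B)$ represents the real-linear map $u\mapsto Bu$ on $\mathbb{H}^n=\mathbb{R}^{4n}$, so its real rank is $4\operatorname{rank}B$. The matrix $L(M)=L(B)^{\mathsf T}L(B)$ is therefore real symmetric of rank at most $4\operatorname{rank}B$,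 with trace $4\sum_iM_{ii}$ and squared Frobenius norm $4\sum_{i,j}|M_{ij}|^2$. The trace is the sum of the nonzero eigenvalues, and the squared Frobenius norm is the sum of their squares. By Cauchy--Schwarz,
\[
\Bigl(4\sum_iM_{ii}\Bigr)^2\le 4\operatorname{rank}B\cdot 4\sum_{i,j}|M_{ij}|^2 .\qedhere
\]
\end{proof}

The factors $4$ cancel. This is why noncommutativity costs nothing: apart from ranks, the argument sees quaternions only through their absolute values.

\subsection{Nine points}
Take $q=3$ in Example~\ref{ex:group}, with $G=\{1,\omega,\omega^2\}$ the cube roots of unity. Collinear triples of points give linear relations among the nine chosen vectors. There are three relations of pure type,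
\[
\sum_{g\in G}g\,(e_a-ge_b)=0\qquad\bigl((a,b)=(1,2),(2,3),(1,3)\bigr),
\]
valid because $\sum g=\sum g^2=0$, and nine relations of mixed type, namely \eqref{eq:mixed} for $g,h\in G$. Let $A$ be the $12\times 9$ matrix of coefficients of these relations, and let $X$ have the nine vectors as rows. Then $AX=0$, and by \eqref{eq:upper} \emph{a large rank of $A$ forces the points into a small space}.

Why is the rank of $A$ large? Every coefficient occurring in a relation has absolute value $1$, every point is in $4$ relations, and each of the $36$ pairs of points is in exactly one relation. So $M=A^*A$ has diagonal entries $4$ and off-diagonal entries of absolute value $1$: two thirds of its squared Frobenius norm sits on the diagonal. Lemma~\ref{lem:trace} gives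
\[
\operatorname{rank}A\ \ge\ \frac{(9\cdot4)^2}{9\cdot 4^2+72\cdot 1}=\frac{1296}{216}=6 .
\]
Hence the vectors span a space of dimension at most $9-6=3$. They do span dimension $3$, so the estimate has lost nothing.

The same computation works for $n$ points if every line through two of them contains exactly three and all coefficients have absolute value $1$. Let $r$ be the dimension of the left span of the representing vectors. Then $M_{ii}=(n-1)/2$ and $|M_{ij}|=1$ for $i\ne j$, so
\[
\operatorname{rank}A\ge\frac{n^2(n-1)^2/4}{n(n-1)^2/4+n(n-1)}=\frac{n(n-1)}{n+3},
\qquad
r\le n-\frac{n(n-1)}{n+3}=\frac{4n}{n+3}<4 .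
\]
So $r\le3$: the points are coplanar. Two idealizations remain to be removed. Lines may contain more than three points, and then a pair is in several relations; we shall give the relations weights. More seriously, the coefficients may have very different absolute values, and then the diagonal entries of $M$ may be very unequal, which increases $\sum M_{ii}^2$ and weakens the bound. But we may multiply the rows and columns of $A$ by positive real numbers without changing the rank, and we shall choose them so as to balance $M$.

\section{The rank inequality}\label{sec:rank}

\subsection{Weights}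
Let $S$ be a finite set of points. For distinct points $i,j\in S$ the pair $\{i,j\}$ is \emph{rich} in $S$ if the line through $i$ and $j$ contains a third point of $S$, and \emph{ordinary} otherwise. Let $D_S$ be the number of \emph{ordered} rich pairs. If $|S|=n$, then
\begin{equation}\label{eq:Dt}
D_S=n(n-1)-2t_2(S).
\end{equation}
For a subset $J\subseteq S$, the number $D_J$ refers to pairs that are rich in $J$ itself.

From now on in this section let $n=|S|\ge2$. Let $T$ be the set of collinear three-element subsets of $S$. For $k\in T$ on the line $\ell$ put
\[
w_k=\frac1{|\ell\cap S|-2}.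
\]
A rich pair on $\ell$ lies in exactly $|\ell\cap S|-2$ triples of $T$. Hence
\begin{equation}\label{eq:pairs}
\sum_{k\ni i,j}w_k=1\ \text{ if $\{i,j\}$ is rich,}\qquad \sum_{k\ni i,j}w_k=0\ \text{ if $\{i,j\}$ is ordinary.}
\end{equation}
This replaces the condition ``each pair is in exactly one relation.'' For $J\subseteq S$ let $W(J)=\sum_{k\subseteq J}w_k$, and $W=W(S)$. Each triple contains three pairs, so summing \eqref{eq:pairs} over the unordered pairs gives $3W=D_S/2$, that is, $W=D_S/6$. Now regard $J$ as a configuration of its own. A triple $k\subseteq J$ on $\ell$ has weight $1/(|\ell\cap J|-2)\ge w_k$ there. The identity just proved, applied to $J$, yields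
\begin{equation}\label{eq:WJ}
W(J)\le \frac{D_J}{6}\le\frac{|J|(|J|-1)}{6}
\end{equation}
(all three terms vanish if $|J|\le1$).

Choose vectors $v_i$ representing the points $i\in S$, and let $r$ be the dimension of their left span, so that $S$ spans a projective subspace of dimension $r-1$. For $k\in T$ the three vectors $v_i$, $i\in k$, are dependent but pairwise independent. So there is a relation $\sum_{i\in k}a_{ki}v_i=0$ in which all three coefficients are nonzero. Put $a_{ki}=0$ for $i\notin k$ and $A=(a_{ki})_{k\in T,\,i\in S}$. If $T\neq\emptyset$, then \eqref{eq:upper}, with $X$ the matrix of rows $v_i$, gives $\operatorname{rank}A\le n-r$.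

\begin{proposition}\label{prop:rank}
Suppose that
\begin{equation}\label{eq:star}
W(J)\le \frac{|J|}{n}\,W\qquad\text{for all }J\subseteq S .
\end{equation}
Then $r\,D_S\le 4n(n-r)$.
\end{proposition}

Condition \eqref{eq:star} says that no subset carries more than its share of the weight. It cannot be omitted. For nine points as in Section~\ref{sec:nine} and one point outside their plane we have $n=10$, $r=4$ and $D_S=72$, so $rD_S=288>240=4n(n-r)$; here $J$, the set of the nine points, violates \eqref{eq:star}.

If $T=\emptyset$, then $D_S=0$ and the proposition holds since $r\le n$. In the rest of this section let $T\ne\emptyset$, and put $c=W/n>0$.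

\subsection{Balancing the columns}
Multiplying column $i$ of $A$ by $e^{s_i/2}$ and then normalizing row $k$ to squared norm $w_k$ replaces $|a_{ki}|^2$ by $w_kp_{ki}$, where
\[
p_{ki}=\frac{|a_{ki}|^2e^{s_i}}{Z_k(s)},\qquad Z_k(s)=\sum_{i\in k}|a_{ki}|^2e^{s_i},\qquad \sum_{i\in k}p_{ki}=1 ,
\]
and $p_{ki}=0$ for $i\notin k$. The squared norm of column $i$ becomes $c_i=\sum_kw_kp_{ki}$, and $\sum_ic_i=\sum_kw_k=W$. We want all $c_i$ to be nearly equal to $c$.

\begin{lemma}\label{lem:scaling}
Assume \eqref{eq:star}. For every $\varepsilon>0$ there is $s\in\mathbb{R}^S$ with $|c_i-c|\le\varepsilon$ for all $i\in S$.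
\end{lemma}

\begin{proof}
The numbers $c_i-c$ are the partial derivatives of the function
\[
\Phi(s)=\sum_kw_k\log Z_k(s)-c\sum_is_i ,
\]
so we look for a point where $\nabla\Phi$ is small. For this it suffices that $\Phi$ is bounded below.

\emph{$\Phi$ is bounded below.} Put $C=\sum_kw_k\log\min_{i\in k}|a_{ki}|^2$. Keeping only the largest exponential in $Z_k$ we obtain
\[
\Phi(s)\ \ge\ C+\sum_kw_k\max_{i\in k}s_i-c\sum_is_i .
\]
Adding a constant to all $s_i$ does not change the right side, because $\sum_kw_k=W=nc$. So in estimating it we may assume $\min_is_i=0$. Let $J_\tau=\{i:s_i\le\tau\}$. Writing each nonnegative number $x$ as $\int_0^\infty\mathbf 1[x>\tau]\,d\tau$ and noting that $\max_{i\in k}s_i>\tau$ means $k\not\subseteq J_\tau$, we get from \eqref{eq:star}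
\[
\sum_kw_k\max_{i\in k}s_i=\int_0^\infty\bigl(W-W(J_\tau)\bigr)\,d\tau
\ \ge\ \int_0^\infty W\Bigl(1-\frac{|J_\tau|}n\Bigr)d\tau
=c\int_0^\infty|S\setminus J_\tau|\,d\tau=c\sum_is_i .
\]
Hence $\Phi\ge C$ everywhere.

\emph{Almost critical points.} To avoid the question whether the infimum of $\Phi$ is attained, we add a small penalty. For $\eta>0$ the function $\Phi(s)+\frac\eta2|s|^2$ is continuous and tends to infinity with $|s|$. It attains its minimum at some $s_\eta$, where $\nabla\Phi(s_\eta)=-\eta s_\eta$. Comparing with $s=0$ gives $\frac\eta2|s_\eta|^2\le\Phi(0)-\Phi(s_\eta)\le\Phi(0)-C$. Therefore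
\[
|\nabla\Phi(s_\eta)|=\eta|s_\eta|\le\sqrt{2\eta\,(\Phi(0)-C)}\longrightarrow0\qquad(\eta\to0),
\]
and $s=s_\eta$ has the required property as soon as $\eta$ is small enough.
\end{proof}

Condition \eqref{eq:star} is exactly what balancing needs. Conversely, suppose that for every $\varepsilon>0$ some $s$ gives $c_i\le c+\varepsilon$ for all $i$. Then for every $J\subseteq S$ we have $W(J)=\sum_{k\subseteq J}w_k\sum_{i\in J}p_{ki}\le\sum_{i\in J}c_i\le|J|(c+\varepsilon)$, and $\varepsilon\to0$ gives \eqref{eq:star}.

\subsection{Proof of Proposition~\ref{prop:rank}}
Let $\varepsilon>0$, take $s$ as in Lemma~\ref{lem:scaling}, and put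
\[
B_{ki}=(w_k/Z_k)^{1/2}\,a_{ki}\,e^{s_i/2}.
\]
The matrix $B$ arises from $A$ by multiplication with invertible diagonal matrices on both sides, so $\operatorname{rank}B=\operatorname{rank}A$, and $|B_{ki}|^2=w_kp_{ki}$. Let $M=B^*B$. Then $M_{ii}=c_i$ and $\sum_iM_{ii}=W$.

For $i\ne j$ we have $|M_{ij}|\le\sum_{k\ni i,j}w_k\sqrt{p_{ki}p_{kj}}$. The sum of the weights is at most $1$ by \eqref{eq:pairs}, so Cauchy--Schwarz gives
\[
|M_{ij}|^2\le\Bigl(\sum_{k\ni i,j}w_k\Bigr)\sum_{k\ni i,j}w_kp_{ki}p_{kj}\le\sum_{k\ni i,j}w_kp_{ki}p_{kj}.
\]
We sum over all ordered pairs $i\ne j$. Three nonnegative numbers with sum $1$ have sum of squares at least $1/3$, so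
\[
\sum_{i\ne j}|M_{ij}|^2\le\sum_kw_k\Bigl(1-\sum_{i\in k}p_{ki}^2\Bigr)\le\tfrac23W .
\]
Lemma~\ref{lem:trace} now yields
\[
\operatorname{rank}A=\operatorname{rank}B\ \ge\ \frac{W^2}{\sum_ic_i^2+\frac23W}.
\]
As $\varepsilon\to0$, the sum $\sum_ic_i^2$ tends to $nc^2=W^2/n$, while $\operatorname{rank}A$ does not depend on $\varepsilon$. With $W=D_S/6$ we obtain
\[
\operatorname{rank}A\ \ge\ \frac{W}{W/n+2/3}=\frac{nD_S}{D_S+4n}.
\]
Since $\operatorname{rank}A\le n-r$, this gives $(n-r)(D_S+4n)\ge nD_S$, that is, $4n(n-r)\ge rD_S$. \hfill$\square$

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}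

Sets with at most one point are trivial. Let $S$ be an SG-configuration with $n\ge2$ points. All pairs are rich, so $D_S=n(n-1)$ and $W=n(n-1)/6$. By \eqref{eq:WJ}, for every $J\subseteq S$,
\[
W(J)\le\frac{|J|(|J|-1)}6\le\frac{|J|(n-1)}6=\frac{|J|}nW .
\]
So \eqref{eq:star} holds: the whole set is the densest possible, and no subset can exceed its share. Proposition~\ref{prop:rank} gives $r(n-1)\le4(n-r)$, that is,
\[
r\le\frac{4n}{n+3}<4 .
\]
Hence $r\le3$, and $S$ lies in a plane. If $S$ is not collinear, then $r=3$, so $3(n+3)\le4n$ and $n\ge9$. \hfill$\square$

\section{Proof of Theorem~\ref{thm:B}}\label{sec:B}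

Put $m=n-d+2$; since $S$ spans $\mathbb{P}^d(\mathbb{H})$ we have $n\ge d+1$ and $m\ge3$. By \eqref{eq:Dt} the inequality in Theorem~\ref{thm:B} is equivalent to
\begin{equation}\label{eq:goal}
D_S\le m(m-1),
\end{equation}
with equality in the same cases. The displayed identity there is $\binom n2-\binom m2=\frac12(n-m)(n+m-1)$ with $n-m=d-2$.

The case $d=2$ is trivial. If $d\ge3$ and \eqref{eq:star} holds, Proposition~\ref{prop:rank} will give \eqref{eq:goal} at once. But the extremal sets for $d\ge3$ violate \eqref{eq:star}: all the weight is carried by the planar part. So the real issue is what to do when some subset $J$ is too dense. Then we induct. If $J$ spans everything, the induction hypothesis for $J$ suffices. If $J$ spans a proper subspace, we need to know that the points outside it contribute few rich pairs. This is the purpose of the second of two counting lemmas. The first controls the deletion of a point; it will supply a lower bound for $D_S$ that forces the subspace to contain enough points for the second lemma to be effective.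

Throughout this section, $\dim$ denotes projective dimension.

\subsection{Two counting lemmas}
For $p\in S$ let $d_p$ be the number of $q\in S\setminus\{p\}$ such that $\{p,q\}$ is rich, so that $D_S=\sum_pd_p$.

\begin{lemma}\label{lem:delete}
For $p\in S$ we have $D_S\le D_{S\setminus\{p\}}+3d_p$.
\end{lemma}

\begin{proof}
There are $2d_p$ ordered rich pairs containing $p$. A rich pair of $S$ that does not contain $p$ and is not rich in $S\setminus\{p\}$ lies on a line through $p$ with exactly three points of $S$. Each such line contributes two points to $d_p$, so there are at most $d_p/2$ of them, and each carries two such ordered pairs. Together these are at most $d_p$ pairs.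
\end{proof}

\begin{lemma}\label{lem:outside}
Let $S$ be a finite set of points and $F$ a projective subspace, let $E$ be the span of $F\cup S$ and $\delta=\dim E-\dim F$, and write $|S\setminus F|=\delta+k$. Then $k\ge0$ and
\[
D_S\le D_{S\cap F}+3k(k+1).
\]
\end{lemma}

Here $\delta$ is the least number of points that together with $F$ can span $E$, and $k$ counts the surplus. With no surplus, no rich pair involves a point outside $F$.

\begin{proof}
Adding a point raises the dimension of a span by at most one, so $k\ge0$. We use induction on $\delta$. If $\delta=0$, then $S\subseteq F$ and $k=0$, and there is nothing to prove.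

Let $\delta\ge1$. Among the points of $S$ choose $\delta$ that together with $F$ span $E$, and let $H$ be the span of $F$ and $\delta-1$ of them; it has dimension $\dim E-1$. Let $T'=S\setminus H$ and $t=|T'|\ge1$. The set $S\cap H$ together with $F$ spans $H$, and has $\delta+k-t=(\delta-1)+(k+1-t)$ points outside $F$. By induction $k'=k+1-t\ge0$ and
\[
D_{S\cap H}\le D_{S\cap F}+3k'(k'+1).
\]
Now we count the ordered rich pairs of $S$ according to the position of the two points.
\begin{itemize}
\item \emph{Both in $H$.} The line through them lies in $H$, so the pair is rich in $S$ if and only if it is rich in $S\cap H$. There are $D_{S\cap H}$ such pairs.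
\item \emph{Both in $T'$.} There are at most $t(t-1)$ such pairs.
\item \emph{One in each.} Let $p\in T'$, $x\in S\cap H$, with $\{p,x\}$ rich. The line $px$ meets $H$ only in $x$, so any third point $q$ of $S$ on it lies in $T'$. The pair $(p,q)$ determines $x$, as the intersection of the line $pq$ with $H$. Hence there are at most $t(t-1)$ such $(p,x)$, and at most $2t(t-1)$ ordered pairs of this kind.
\end{itemize}
Altogether $D_S\le D_{S\cap F}+3\bigl[k'(k'+1)+t(t-1)\bigr]$. With $u=t-1\ge0$ we have $k'+u=k$ and $t(t-1)=u(u+1)$, and the bracket equals $k'^2+u^2+k\le k^2+k$.
\end{proof}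

\subsection{Equality in the described case}
Let $S$ be the union of a planar SG-configuration $S_0$ of $m$ points, lying in a plane $\Pi$, and $d-2$ further points. Since $S$ spans dimension $d$, the set $S_0$ spans $\Pi$ and none of the further points lies in $\Pi$. Lemma~\ref{lem:outside} with $F=\Pi$ has $\delta=d-2=|S\setminus\Pi|$, so $k=0$, and $D_S\le D_{S_0}=m(m-1)\le D_S$. The last inequality holds because pairs that are rich in $S_0$ are rich in $S$. So equality holds in \eqref{eq:goal}.

\subsection{The induction}
We prove \eqref{eq:goal}, and that equality forces the described form, by induction on $n$, for all $d\ge2$ simultaneously. If $d=2$, then $m=n$, the bound $D_S\le n(n-1)$ is trivial, and equality means that $S$ is an SG-configuration. Let $d\ge3$.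

\medskip
\noindent\textbf{Case 1: for some $p\in S$ the set $S\setminus\{p\}$ does not span $\mathbb{P}^d(\mathbb{H})$.}
Then $S\setminus\{p\}$ spans a subspace of dimension $d-1\ge2$ not containing $p$. A line through $p$ meets this subspace in at most one point, so $d_p=0$, and $D_S=D_{S\setminus\{p\}}$ by Lemma~\ref{lem:delete}. The number corresponding to $m$ for $S\setminus\{p\}$ is $(n-1)-(d-1)+2=m$. By induction $D_S\le m(m-1)$. In case of equality, $S\setminus\{p\}$ is a planar SG-configuration of $m$ points together with $d-3$ points, and adding $p$ gives the described form.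

\medskip
\noindent\textbf{Case 2: $S\setminus\{p\}$ spans $\mathbb{P}^d(\mathbb{H})$ for every $p\in S$.}
We show that $D_S<m(m-1)$. Suppose on the contrary that
\[
D_S\ge m(m-1).
\]

\emph{(a) Every point lies in many rich pairs.} By induction $D_{S\setminus\{p\}}\le(m-1)(m-2)$ for every $p$. With Lemma~\ref{lem:delete}, $3d_p\ge m(m-1)-(m-1)(m-2)=2(m-1)$. Summing over $p$,
\begin{equation}\label{eq:low}
D_S\ge\tfrac23\,n(m-1).
\end{equation}

\emph{(b) Condition \eqref{eq:star} fails.} Suppose it holds, and put $r=d+1$ and $x=n-r=m-3\ge0$. Proposition~\ref{prop:rank} gives
\[
D_S\le\frac{4(x+r)x}{r}=4x+\frac{4x^2}{r}\le 4x+x^2<(x+3)(x+2)=m(m-1),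
\]
where $r\ge4$, that is $d\ge3$, was used. This is a contradiction.

\emph{(c) A dense subset.} So there is $J\subseteq S$, with $j=|J|$, such that $W(J)>Wj/n$. Clearly $J\ne\emptyset$ and $J\ne S$. Moreover $W(J)>0$, so $J$ contains three collinear points. By \eqref{eq:WJ},
\begin{equation}\label{eq:dense}
D_S=6W<\frac nj\,6W(J)\le\frac nj\,D_J .
\end{equation}

\emph{(d) $J$ does not span $\mathbb{P}^d(\mathbb{H})$.} Suppose it does, and put $a=d-2\ge1$. By induction $D_J\le(j-a)(j-a-1)$, so $D_S<n\,g(j)$ with
\[
g(j)=\frac{(j-a)(j-a-1)}{j}=j-2a-1+\frac{a(a+1)}{j}.
\]
For $j\ge d+1>a$ we have $g(j+1)-g(j)=1-\frac{a(a+1)}{j(j+1)}>0$. Since $j<n$, this gives $D_S<n\,g(n)=(n-a)(n-a-1)=m(m-1)$, a contradiction.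

\emph{(e) A proper subspace with many points.} So $J$ spans a proper subspace, of dimension at least $1$. Let $F$ be this subspace if its dimension is at least $2$. If $J$ spans a line, let $F$ be the plane spanned by $J$ and one more point of $S$; it is proper because $d\ge3$. In both cases $F$ is spanned by points of $S$. Put
\[
e=\dim F\in\{2,\dots,d-1\},\qquad y=|S\cap F|-e+2 ,
\]
so that $y$ is the number corresponding to $m$ for the set $S\cap F$, which spans $F$. We claim that
\begin{equation}\label{eq:up}
D_S<n(y-1).
\end{equation}
If $J$ spans $F$, induction gives $D_J\le y_J(y_J-1)$ with $y_J=j-e+2\ge3$. Since $y_J\le j$ and $y_J\le y$, \eqref{eq:dense} gives $D_S<n(y_J-1)\le n(y-1)$. If $J$ spans a line, then $e=2$ and $y=|S\cap F|\ge j+1$, and $D_J\le j(j-1)$; now \eqref{eq:dense} gives $D_S<n(j-1)\le n(y-2)<n(y-1)$.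

Together, \eqref{eq:low} and \eqref{eq:up} show
\begin{equation}\label{eq:compare}
3(y-1)>2(m-1).
\end{equation}

\emph{(f) Conclusion.} Apply Lemma~\ref{lem:outside} to $F$, with $\delta=d-e\ge1$. The surplus is
\[
k=|S\setminus F|-(d-e)=n-(y+e-2)-(d-e)=m-y .
\]
If $k=0$, exactly $d-e$ points of $S$ lie outside $F$. Deleting one of them leaves a set in the span of $F$ and $d-e-1$ points, which has dimension at most $d-1$. This contradicts the assumption of Case~2. So $k\ge1$. Since $S\cap F$ spans $F$ and has fewer than $n$ points, induction gives $D_{S\cap F}\le y(y-1)$, and Lemma~\ref{lem:outside} gives $D_S\le y(y-1)+3k(k+1)$. With $m=y+k$,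
\[
m(m-1)-y(y-1)-3k(k+1)=(2ky+k^2-k)-3k^2-3k=2k(y-k-2).
\]
Finally \eqref{eq:compare} reads $3(y-1)>2(y+k-1)$, that is, $y>2k+1$. So $y\ge2k+2$ and $y-k-2\ge k\ge1$. Hence $D_S<m(m-1)$, a contradiction.

This finishes Case~2 and the induction. For $d=3$ the bound is $\frac12(2n-2)=n-1$, and the equality case is a planar SG-configuration of $n-1$ points with one point outside its plane. \hfill$\square$

\begin{thebibliography}{9}

\bibitem{BDWY}
Barak, Dvir, Wigderson, Yehudayoff:
the matrix-scaling and rank technique for design matrices.

\bibitem{DSW}
Dvir, Saraf, Wigderson:
the matrix-scaling and rank technique for design matrices.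

\bibitem{EPS}
Elkies, Pretorius, Swanepoel:
a quaternion Sylvester--Gallai-type theorem.

\bibitem{Book}
Source of the problem: a printed mathematics book.

\end{thebibliography}
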